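\title{The unit ball of the space of Fomin differentiability directions need not be compact}

\begin{abstract}
For a Radon measure $\mu$ on a locally convex space $X$, let $D(\mu)$ be the space of vectors along which $\mu$ is Fomin differentiable, normed by the total variation of the derivative. We answer in the negative the question whether the closed unit ball of $D(\mu)$ is always compact in $X$: there is a compactly supported Radon probability measure on $\ell^2$ for which this ball is not even closed. The example is extremal: the Skorohod derivative of $\mu$ along a certain limit point of the ball is singular to $\mu$, and this limit point lies at the largest possible distance from $D(\mu)$. We also show that such measures exist on $X$ exactly when $X$ contains an infinite-dimensional compact convex set.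
\end{abstract}

\section{The question and the answer}

\subsection{Two notions of differentiability}

Throughout, $X$ is a real Hausdorff locally convex space with dual $X^*$. For a bounded signed measure $m$, we write $|m|$ for its total variation and $\|m\|$ for its total variation norm, that is, the total mass of $|m|$. For a vector $v$, the shifted measure is $m_v(A)=m(A+v)$.

Let $\mu$ be a nonzero bounded (possibly signed) Radon measure on $X$ and let $h\in X$. The measure $\mu$ is \emph{Fomin differentiable} along $h$ if for every Borel set $A\subset X$ the finite limit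
\[
 d_h\mu(A)=\lim_{t\to0}\frac{\mu(A+th)-\mu(A)}{t}
\]
exists. Then $d_h\mu$ is a bounded signed measure and $d_h\mu\ll|\mu|$. The measure $\mu$ is \emph{Skorohod differentiable} along $h$ if there is a bounded signed Radon measure $d_h\mu$ such that
\[
 \int f\,d\Bigl(\frac{\mu_{th}-\mu}{t}\Bigr)\longrightarrow\int f\,d(d_h\mu)\qquad(t\to0)
\]
for every bounded continuous function $f$ on $X$. This measure is unique, since two bounded Radon measures on a completely regular space that give the same integrals to all bounded continuous functions coincide.

The sets of vectors along which $\mu$ is Fomin, respectively Skorohod, differentiable are denoted by $D(\mu)$ and $D_C(\mu)$. Both are linear spaces, $h\mapsto d_h\mu$ is linear, and $\|h\|_D:=\|d_h\mu\|$ is a norm on each of them. A Fomin derivative $\lambda$ is also a Skorohod derivative. Indeed, if $t_j\to0$, $t_j\ne0$, then the measures $t_j^{-1}(\mu_{t_jh}-\mu)$ converge to $\lambda$ on every Borel set. By Nikodym's boundedness theorem they are bounded in variation, so, approximating uniformly by simple functions, we obtain convergence of the integrals of all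 bounded Borel functions. Finally, $\lambda$ is Radon because $\lambda\ll|\mu|$. Thus the common notation $d_h\mu$ is unambiguous.

A simple measure that separates the two notions is the uniform distribution $\mu$ on $[0,1]\subset\mathbb R$, with $h=1$. For bounded continuous $f$,
\begin{equation}\label{eq:uniform}
 \int f\,d\Bigl(\frac{\mu_{t}-\mu}{t}\Bigr)=\frac1t\Bigl[\int_{-t}^0f(y)\,dy-\int_{1-t}^1f(y)\,dy\Bigr]\longrightarrow f(0)-f(1),
\end{equation}
so the Skorohod derivative is the unit mass at $0$ minus the unit mass at $1$, of norm $2$. But for $0<|t|\le1$ the quotient $(\mu([0,1]+t)-\mu([0,1]))/t$ equals $-|t|/t$ and has no limit as $t\to0$, so there is no Fomin derivative. The Skorohod derivative sees the boundary of the interval, and the boundary is a null set.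

\subsection{The question}

We recall the following known facts.
\begin{enumerate}
\item[(i)] $D(\mu)$ and $D_C(\mu)$ with the norm $\|\cdot\|_D$ are Banach spaces compactly embedded into $X$; this means only that the closed unit ball of $D(\mu)$ is contained in a compact subset of $X$.
\item[(ii)] The closed balls of $D_C(\mu)$ are compact in $X$.
\item[(iii)] $D(\mu)$ is a closed linear subspace of $D_C(\mu)$.
\item[(iv)] If $D(\mu)$ is reflexive, then its closed balls are compact in $X$.
\end{enumerate}
Let
\[
 B_D=\{h\in D(\mu):\ \|h\|_D\le1\}.
\]
\emph{Is $B_D$ always compact in $X$? Equivalently, by \textup{(i)}, is it always closed in $X$?} The question is posed in \cite{book} and is stated as open even for measures on separable Hilbert spaces.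

By (ii) and (iii), the closure of $B_D$ in $X$ lies in the unit ball of $D_C(\mu)$. So if $h_n\in B_D$ and $h_n\to h$, then $\mu$ is Skorohod differentiable along $h$, with $\|h\|_D\le1$; what may be lost is the absolute continuity of the derivative. Indeed, $d_{h_n}\mu=\varrho_n\,|\mu|$ with $\|\varrho_n\|_{L^1(|\mu|)}\le1$, and a bounded sequence in $L^1$ may concentrate. In two simple cases nothing is lost. If $\dim D(\mu)<\infty$, then $B_D$ is compact. If $D(\mu)$ is reflexive, then $B_D$ is weakly compact in $D(\mu)$; the embedding into $X$ is continuous, since by (i) it maps the unit ball to a bounded set, and hence it is weakly continuous. So $B_D$ is weakly compact in $X$, hence closed, hence compact by (i), which is (iv). We show that in general the answer to the question is ``no''.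

\subsection{Results}

Put, for $R>0$,
\[
 Q_R=\{a=(a_n)_{n\ge0}\in\mathbb R^{\mathbb N_0}:\ |a_n|\le R\,2^n\ \text{for all }n\ge0\},
\]
a compact metrizable set in the product topology. We say that vectors $e_n\in X$ and functionals $l_n\in X^*$ $(n\ge0)$ form a \emph{summable biorthogonal system} if $l_n(e_n)=1$, $l_n(e_m)=0$ for $m\ne n$, and
\begin{equation}\label{eq:star}
 \text{for every }R>0\text{ the series }\sum_{n\ge0}a_ne_n\text{ converges in }X\text{ uniformly in }a\in Q_R. \tag{$*$}
\end{equation}
In particular $2^ne_n\to0$, being the terms of a convergent series, so $e_n\to0$. In $\ell^2$ with orthonormal basis $(b_n)_{n\ge0}$ one may take $e_n=4^{-n}b_n$ and $l_n=4^n\langle\,\cdot\,,b_n\rangle$, since $\sum_{n>N}|a_n|\,\|e_n\|\le R\,2^{-N}$ on $Q_R$.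

\begin{theorem}\label{thm:main}
Let $X$ have a summable biorthogonal system $(e_n,l_n)_{n\ge0}$, and put $h=e_0$ and $h_n=e_0+e_n$ $(n\ge1)$, so that $h_n\to h$. There is a Radon probability measure $\mu$ on $X$ with compact metrizable support such that
\begin{enumerate}
\item[(1)] $h_n\in D(\mu)$ and $\|h_n\|_D\le2+2^{1-n}$ for all $n\ge1$;
\item[(2)] $h\in D_C(\mu)$, $d_h\mu\perp\mu$ and $\|h\|_D=2$; hence $h\notin D(\mu)$.
\end{enumerate}
Consequently, $g_n=h_n/(2+2^{1-n})\in B_D$ and $g_n\to g:=h/2\notin D(\mu)$, so $B_D$ is neither closed nor compact in $X$. Moreover, $\|g\|_D=1$ and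
\begin{equation}\label{eq:distance}
 \|g-k\|_D=1+\|k\|_D\qquad\text{for all }k\in D(\mu).
\end{equation}
Thus $g$ is at distance $1$ from $D(\mu)$, the largest possible distance for a point of the unit ball of $D_C(\mu)$.
\end{theorem}

In particular, there are a Radon probability measure with compact support on $\ell^2$ and vectors $g_n\in B_D$ that converge in $\ell^2$ to a vector $g\notin D(\mu)$.

The second theorem says on which spaces this happens. A convex set is called infinite-dimensional if its linear span is.

\begin{theorem}\label{thm:spaces}
For a Hausdorff locally convex space $X$ the following are equivalent: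
\begin{enumerate}
\item[(a)] $X$ contains an infinite-dimensional compact convex set;
\item[(b)] there is a nonzero bounded Radon measure $\mu$ on $X$ such that $B_D$ is not compact in $X$;
\item[(c)] there are a Radon probability measure $\mu$ on $X$ with compact metrizable support and vectors $h,h_n\in X$ with $h_n\to h$ that have all the properties listed in Theorem~\ref{thm:main}.
\end{enumerate}
In particular, such measures exist on every infinite-dimensional Fr\'echet space.
\end{theorem}

\section{One level, in the plane}\label{sec:plane}

This section explains the mechanism in $\mathbb R^2$; the proofs in the later sections do not depend on it. Let $u_0,u_1$ be the unit coordinate vectors and $v=u_0+u_1$. Fix $\delta\in(0,\frac12)$ and an integer $M\ge1$. Let $Y,\xi,\kappa$ be independent: $Y$ uniform on $[0,1]$, $\xi$ with the triangular density $\max(0,1-|r|)$, and $\kappa$ uniform on $\{0,1,\dots,M-1\}$. Consider the law $P$ of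
\[
 Z=Yu_0+W,\qquad W=\delta\xi\,v+\delta\kappa\,u_1 .
\]
The term $Yu_0$ produces a boundary, as in \eqref{eq:uniform}; the term $\delta\xi v$ smooths along $v$, a direction that will play the role of $h_n$; the purpose of the grid $\delta\kappa u_1$ will appear in a moment. See Figure~\ref{fig:plane}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.75]
\foreach \k in {0,1,2,3} {
  \fill[gray,opacity=0.2] (-1,\k-1)--(1,\k+1)--(5,\k+1)--(3,\k-1)--cycle;
}
\foreach \k in {0,1,2,3} {
  \draw[very thick] (-1,\k-1)--(1,\k+1);
  \draw[very thick,dashed] (3,\k-1)--(5,\k+1);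
}
\draw[->] (8,1)--(9,1) node[right] {$\delta u_0$};
\draw[->] (8,1)--(9,2) node[right] {$\delta v$};
\draw[->] (8,1)--(8,2) node[above] {$\delta u_1$};
\node[left] at (-1,1) {$W$};
\node[right] at (5,1) {$W+u_0$};
\end{tikzpicture}
\caption{The planar measure for $\delta=\frac14$, $M=4$. The random vector $W=\delta\xi v+\delta\kappa u_1$ lies on the solid slanted segments, $W+u_0$ on the dashed ones. Sweeping $W$ horizontally over unit length gives $Z=Yu_0+W$, whose law $P$ has a density supported in the shaded region. The derivative of $P$ along $u_0$ is carried by the slanted segments, a Lebesgue null set. A shift by $-\delta v$ moves the pattern one grid step down, which changes little if $M$ is large, and by $\delta$ to the left.}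
\label{fig:plane}
\end{figure}

\emph{Along $u_0$.} Conditioning on $W$ and applying \eqref{eq:uniform} along the line $W+\mathbb Ru_0$, we see that the Skorohod derivative is the law of $W$ minus the law of $W+u_0$. Both are carried by finitely many slanted segments, hence are singular to $P$, which has a density. They are mutually singular, since the first coordinate of $W$ is at most $\delta$, while that of $W+u_0$ is at least $1-\delta>\delta$. So $d_{u_0}P\perp P$ and $\|d_{u_0}P\|=2$.

\emph{Along $v$.} Now $P$ is Fomin differentiable, because the law of $\delta\xi v$ has a compactly supported Lipschitz density on the line $\mathbb Rv$. The difficulty is the size of the derivative. The density of $\delta\xi$ has derivative $\delta^{-2}$ on $(-\delta,0)$ and $-\delta^{-2}$ on $(0,\delta)$, of $L^1$ norm $2/\delta$, which is huge if $\delta$ is small. But this derivative is a \emph{finite difference}: with $\theta$ uniform on $(0,1)$, it is the density of $\delta^{-1}$ times the difference of the laws of $\delta\theta-\delta$ and $\delta\theta$. Let $\Pi_k$ be the law of $Yu_0+\delta\theta v+k\delta u_1$ with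 $Y,\theta$ independent, the uniform distribution on a parallelogram occupying the heights from $k\delta$ to $(k+1)\delta$. Since $-\delta v=-\delta u_0-\delta u_1$, translating $\Pi_k$ by $-\delta v$ gives $\Pi_{k-1}^{\leftarrow}$, that is, $\Pi_{k-1}$ moved to the left by $\delta$. Hence
\[
 d_vP=\frac1{\delta M}\sum_{k=0}^{M-1}\bigl(\Pi_{k-1}^{\leftarrow}-\Pi_k\bigr)
 =\frac1{\delta M}\Bigl[\,\sum_{k=0}^{M-1}\bigl(\Pi_{k-1}^{\leftarrow}-\Pi_{k-1}\bigr)+\Pi_{-1}-\Pi_{M-1}\Bigr].
\]
The horizontal sections of each parallelogram have length $1$, so moving it by $\delta$ costs only $\|\Pi_{k-1}^{\leftarrow}-\Pi_{k-1}\|=2\delta$, and the vertical moves telescope. Therefore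
\[
 \|d_vP\|\le\frac{1}{\delta M}\,(2\delta M+2)=2+\frac2{\delta M}.
\]
When $\delta M$ is large, $v$ is a direction of Fomin differentiability whose norm exceeds $2$ by very little at most, although $u_0$ is not a direction of Fomin differentiability at all.

\emph{From one level to infinitely many.} In the plane $v$ is not close to $u_0$, but an injective linear map that takes $u_0$ to $e_0$ and $u_1$ to a short vector $e_1$ brings $v$ close to $e_0$ and does not change the norms of the derivatives. To have a \emph{sequence} $h_n=e_0+e_n\to e_0$ for one measure, we superpose independent copies of $W$, one for each $n$, with parameters $\delta_n$, $M_n$ and with $u_n$ in place of $u_1$, all sharing the same $Yu_0$. Differentiability along $h_n$ survives with the same bound, since convolution with a further probability measure does not increase norms. The singularity of the derivative along $e_0$ is the delicate point, since now the coordinate along $e_0$ carries the noise $\sum_n\delta_n\xi_n$. What saves it is that the grid allows one to \emph{decode} the noise: the $n$th coordinate $\delta_n(\xi_n+\kappa_n)$ determines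 $\delta_n\xi_n$ modulo $\delta_n$, and so up to at most three values. If $\delta_n$ decreases fast enough, this confines $\sum_n\delta_n\xi_n$ to a null set depending on the other coordinates.

\begin{remark}\label{rem:grid}
The construction uses both that the grid is long and that it is discrete. Without it, i.e.\ for $M=1$, one has $d_vP=\delta^{-1}(\Pi_{-1}^{\leftarrow}-\Pi_0)$ with two measures living at different heights, so $\|d_vP\|=2/\delta$. If instead $\kappa$ is uniform on the interval $[0,M]$, then there is nothing to decode: $W$ has a density $w$ on $\mathbb R^2$, $P$ has the density $p(x)=\int_0^1w(x-yu_0)\,dy$, and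
\[
 \frac{p(x+tu_0)-p(x)}t=\frac1t\int_{-t}^0w(x-yu_0)\,dy-\frac1t\int_{1-t}^1w(x-yu_0)\,dy
\]
converges in $L^1$ to $w(x)-w(x-u_0)$ by continuity of translations in $L^1$. So $P$ is Fomin differentiable along $u_0$, with convergence of the difference quotients in total variation, and this persists after convolution with any further probability measure.
\end{remark}

\section{Sequences as coordinates}\label{sec:coord}

It is convenient to build the measure on $\mathbb R^{\mathbb N_0}$ and to carry it to $X$ by a linear map. Fix a summable biorthogonal system $(e_n,l_n)$ in $X$. Let $L=\bigcup_{R>0}Q_R$, a $\sigma$-compact linear subspace of $\mathbb R^{\mathbb N_0}$, and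
\[
 J:L\to X,\qquad J(a)=\sum_{n\ge0}a_ne_n .
\]
A bounded signed Borel measure $m$ on $\mathbb R^{\mathbb N_0}$ is concentrated on $L$ if $|m|$ vanishes off $L$; then $J_*m(A)=m(J^{-1}(A))$ denotes its image, which is well defined on Borel sets by part (a) of the following lemma.

\begin{lemma}\label{lem:J}
\begin{enumerate}
\item[(a)] $J$ is linear and injective, with $l_n(J(a))=a_n$. On each $Q_R$ it is a homeomorphism onto a compact metrizable subset of $X$, and it is Borel on $L$.
\item[(b)] If $m$ is concentrated on $L$ and $w\in L$, then
\[
 \|J_*m\|\le\|m\|,\qquad (J_*m)_{J(w)}=J_*(m_w).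
\]
\item[(c)] If $m$ is concentrated on some $Q_R$, then $J_*m$ is Radon.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Linearity is clear, and applying the continuous functional $l_n$ term by term gives $l_n(J(a))=a_n$, hence injectivity. By \eqref{eq:star}, $J|_{Q_R}$ is a uniform limit of continuous maps, hence continuous; being an injective continuous map from a compact metrizable space to a Hausdorff space, it is a homeomorphism onto its image. For a closed set $F\subset X$, the set $J^{-1}(F)$ is the union over $R=1,2,\dots$ of the compact sets $Q_R\cap J^{-1}(F)$, hence Borel.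

(b) The first claim holds since a Borel partition of $X$ pulls back to one of $L$. The second holds since, $L$ and $J$ being linear, $m_w$ is again concentrated on $L$ and $J^{-1}(A+J(w))=J^{-1}(A)+w$.

(c) Every bounded Borel measure on a compact metrizable space is Radon, and a continuous image of a Radon measure on a compact space is Radon.
\end{proof}

\section{The measure}\label{sec:measure}

From now on
\[
 \delta_n=4^{-n},\qquad M_n=8^n\qquad(n\ge1).
\]
Let $Y$, $\xi_n$, $\kappa_n$ $(n\ge1)$ be independent random variables: $Y$ uniform on $[0,1]$, $\xi_n$ with density $\max(0,1-|r|)$, and $\kappa_n$ uniform on $\{0,1,\dots,M_n-1\}$. We may and do assume that $0\le Y\le1$ and $|\xi_n|\le1$ everywhere. Let $u_0,u_1,\dots$ be the unit coordinate vectors of $\mathbb R^{\mathbb N_0}$, let $v_n=u_0+u_n$, and put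
\[
 Z=Yu_0+\sum_{n\ge1}\bigl(\delta_n\xi_nv_n+\delta_n\kappa_nu_n\bigr).
\]
In coordinates,
\[
 Z_0=Y+\sum_{n\ge1}\delta_n\xi_n,\qquad Z_n=\delta_n(\xi_n+\kappa_n)\quad(n\ge1).
\]
Since $\sum_{n\ge1}\delta_n=\frac13$, we have $|Z_0|\le\frac43$ and $|Z_n|\le\delta_nM_n=2^n$. So $Z\in Q_2$, and likewise $Z-Yu_0\in Q_2$. This is where the growth rate $2^n$ in the definition of $Q_R$ comes from.

Let $P$ be the law of $Z$ and set
\[
 \mu=J_*P=\text{law of }J(Z),\qquad W=J(Z-Yu_0),\qquad \nu=\text{law of }W .
\]
By Lemma~\ref{lem:J}, $\mu$ and $\nu$ are Radon probability measures concentrated on the compact metrizable set $J(Q_2)$; in particular $\mu$ has compact metrizable support. Since $J(u_0)=e_0=h$,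
\begin{equation}\label{eq:WY}
 J(Z)=W+Yh\quad\text{with $W$ and $Y$ independent.}
\end{equation}

\section{Fomin differentiability along $h_n$}\label{sec:fomin}

We use convolution of bounded signed Borel measures on the Polish group $\mathbb R^{\mathbb N_0}$. It is commutative and associative, and $\|m_1*m_2\|\le\|m_1\|\,\|m_2\|$. With $\varepsilon_v$ the Dirac measure at $v$, we have $m_v=\varepsilon_{-v}*m$.

\begin{proposition}\label{prop:fomin}
For every $n\ge1$, $h_n\in D(\mu)$ and $\|h_n\|_D\le2+2^{1-n}$.
\end{proposition}

\begin{proof}
Fix $n$ and write $\delta=\delta_n$, $M=M_n$. By independence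
\[
 P=\eta*T*K*S,
\]
where $\eta$, $T$, $K$, $S$ are the laws of $Yu_0$, $\delta\xi_nv_n$, $\delta\kappa_nu_n$ and $\sum_{m\ne n}(\delta_m\xi_mv_m+\delta_m\kappa_mu_m)$.

\emph{Existence of the derivative.} The measure $T$ is the image of the density $q(r)=\delta^{-1}\max(0,1-|r|/\delta)$ under $r\mapsto rv_n$, and $T_{tv_n}$ is the image of $q(\cdot+t)$. The quotients $(q(\cdot+t)-q)/t$, $0<|t|\le1$, are bounded by the Lipschitz constant $\delta^{-2}$ of $q$, vanish outside $[-\delta-1,\delta+1]$, and converge, except at three points, to $q'=\delta^{-2}(1_{(-\delta,0)}-1_{(0,\delta)})$. By dominated convergence they converge in $L^1(\mathbb R)$. Hence $(T_{tv_n}-T)/t\to T'$ in total variation, where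
\[
 T'=\delta^{-1}(\varepsilon_{-\delta v_n}-\varepsilon_0)*U,\qquad U=\text{law of }\delta\theta v_n,\quad\theta\text{ uniform on }(0,1).
\]
Convolution with the probability measure $\eta*K*S$ does not increase norms, so
\[
 \Bigl\|\frac{P_{tv_n}-P}t-\lambda_n\Bigr\|\to0,\qquad
 \lambda_n=\delta^{-1}(\varepsilon_{-\delta v_n}-\varepsilon_0)*U*\eta*K*S .
\]
Since $P$ and $P_{tv_n}$ are concentrated on $L$, so is $\lambda_n$. As $J(v_n)=h_n$, Lemma~\ref{lem:J}(b) gives
\[
 \Bigl\|\frac{\mu_{th_n}-\mu}t-J_*\lambda_n\Bigr\|\to0 .
\]
Thus $\mu$ is Fomin differentiable along $h_n$, with $d_{h_n}\mu=J_*\lambda_n$ and $\|h_n\|_D\le\|\lambda_n\|$.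

\emph{The bound.} As in Section~\ref{sec:plane}, we separate the horizontal and the vertical part of the translation by $-\delta v_n$. Since $\varepsilon_{-\delta v_n}=\varepsilon_{-\delta u_0}*\varepsilon_{-\delta u_n}$,
\[
 \varepsilon_{-\delta v_n}-\varepsilon_0=\varepsilon_{-\delta u_n}*(\varepsilon_{-\delta u_0}-\varepsilon_0)+(\varepsilon_{-\delta u_n}-\varepsilon_0).
\]
The first term is absorbed by $\eta$: since $\eta$ is uniform on the segment $[0,1]u_0$ and $\delta<1$,
\[
 \|(\varepsilon_{-\delta u_0}-\varepsilon_0)*\eta\|=2\delta .
\]
The second is absorbed by $K=\frac1M\sum_{k=0}^{M-1}\varepsilon_{k\delta u_n}$, because the sum telescopes: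
\[
 (\varepsilon_{-\delta u_n}-\varepsilon_0)*K=\tfrac1M\sum_{k=0}^{M-1}\bigl(\varepsilon_{(k-1)\delta u_n}-\varepsilon_{k\delta u_n}\bigr)=\tfrac1M\bigl(\varepsilon_{-\delta u_n}-\varepsilon_{(M-1)\delta u_n}\bigr),
\]
a measure of norm $2/M$. All other factors are probability measures, so
\[
 \|\lambda_n\|\le\delta^{-1}\Bigl(2\delta+\frac2M\Bigr)=2+2\cdot\frac{4^n}{8^n}=2+2^{1-n}.\qedhere
\]
\end{proof}

\section{The derivative along $h$}\label{sec:h}

\begin{proposition}\label{prop:skorohod}
$\mu$ is Skorohod differentiable along $h$, and $d_h\mu=\nu-\nu(\,\cdot-h)$, where $\nu(\,\cdot-h)$ denotes the measure $A\mapsto\nu(A-h)$, i.e.\ the law of $W+h$.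
\end{proposition}

\begin{proof}
Let $f$ be bounded and continuous on $X$. By \eqref{eq:WY}, $\mu_{th}$ is the law of $W+Yh-th$. Integrating first over $Y$,
\[
 \int f\,d\Bigl(\frac{\mu_{th}-\mu}t\Bigr)=\mathbb E\,\frac1t\Bigl[\int_{-t}^0f(W+yh)\,dy-\int_{1-t}^1f(W+yh)\,dy\Bigr].
\]
The expression under the expectation is bounded by $2\sup|f|$ and converges to $f(W)-f(W+h)$ as $t\to0$. By dominated convergence along any sequence $t_j\to0$, the limit is
\[
 \mathbb Ef(W)-\mathbb Ef(W+h)=\int f\,d\bigl(\nu-\nu(\,\cdot-h)\bigr).
\]
The measure $\nu$ is Radon, and so is its translate.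
\end{proof}

To prove that $d_h\mu$ is singular to $\mu$, we look for a set that contains $W$ almost surely and that almost surely contains neither $W+h$ nor $W+Yh$. It will consist of the points at which the coordinate $l_0$ is entirely explained by noise terms compatible with the other coordinates. Let $\mathcal R=\prod_{n\ge1}[-\delta_n,\delta_n]$, a compact set, and let
\[
 A=\Bigl\{z\in X:\ \text{there is }r\in\mathcal R\text{ with }\ l_0(z)=\sum_{n\ge1}r_n\ \text{ and }\ l_n(z)-r_n\in\delta_n\mathbb Z\ \text{ for all }n\ge1\Bigr\}.
\]
The map $r\mapsto\sum_nr_n$ is continuous on $\mathcal R$ by uniform convergence, so the conditions on $(z,r)$ define a closed subset of $X\times\mathcal R$. Since $\mathcal R$ is compact, its projection $A$ to $X$ is closed. For $x=(x_n)_{n\ge1}$ put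
\[
 C(x)=\Bigl\{\sum_{n\ge1}r_n:\ r_n\in(x_n+\delta_n\mathbb Z)\cap[-\delta_n,\delta_n]\ \text{for all }n\ge1\Bigr\}.
\]
Then
\begin{equation}\label{eq:AC}
 z\in A\iff l_0(z)\in C\bigl((l_n(z))_{n\ge1}\bigr).
\end{equation}

\begin{lemma}\label{lem:C}
For every $x$, the set $C(x)$ is contained in $[-\frac13,\frac13]$ and has Lebesgue measure zero.
\end{lemma}

\begin{proof}
The inclusion follows from $\sum_{n\ge1}\delta_n=\frac13$. A closed interval of length $2\delta_n$ contains at most three points of $x_n+\delta_n\mathbb Z$. So for each $N$ there are at most $3^N$ choices of $(r_1,\dots,r_N)$, and the remaining sum varies in an interval of length $2\sum_{n>N}4^{-n}=\frac23\,4^{-N}$. Thus $C(x)$ is covered by intervals of total length at most $\frac23(\frac34)^N$, which tends to $0$ as $N\to\infty$.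
\end{proof}

\begin{proposition}\label{prop:singular}
One has $\nu(A)=1$, $\nu(A-h)=0$ and $\mu(A)=\mu(A+h)=0$. Consequently $d_h\mu\perp\mu$ and $\|d_h\mu\|=2$.
\end{proposition}

\begin{proof}
\emph{$\nu(A)=1$.} By construction $l_0(W)=\sum_n\delta_n\xi_n$ and $l_n(W)=\delta_n\xi_n+\delta_n\kappa_n$ for $n\ge1$. So $r_n=\delta_n\xi_n$ shows that $W\in A$.

\emph{$\nu(A-h)=0$.} This is the probability that $W+h\in A$. But $l_0(W+h)=1+\sum_n\delta_n\xi_n\ge\frac23$, which by Lemma~\ref{lem:C} lies outside every $C(x)$; so $W+h\notin A$ by \eqref{eq:AC}.

\emph{$\mu(A)=\mu(A+h)=0$.} These are the probabilities of $W+Yh-ch\in A$ for $c=0$ and $c=1$. Fix a value $w=J(a)$ of $W$, with $a\in Q_2$. Since $l_0(h)=1$ and $l_n(h)=0$ for $n\ge1$, by \eqref{eq:AC} we have $w+yh-ch\in A$ if and only if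
\[
 l_0(w)+y-c\in C\bigl((l_n(w))_{n\ge1}\bigr),
\]
and by Lemma~\ref{lem:C} this happens only for a Lebesgue null set of $y\in[0,1]$. The set $\{(a,y)\in Q_2\times[0,1]:J(a)+yh-ch\in A\}$ is closed, because $A$ is closed and $J$ is continuous on $Q_2$. So Fubini's theorem applies to the independent pair $(Z-Yu_0,Y)$ and gives probability zero.

\emph{Conclusion.} The probability measure $\nu$ is concentrated on $A$, while $\nu(\,\cdot-h)$ is concentrated on $A+h$ and vanishes on $A$. So the two are mutually singular, and $\|d_h\mu\|=2$ by Proposition~\ref{prop:skorohod}. Since $d_h\mu$ is concentrated on $A\cup(A+h)$ and $\mu(A\cup(A+h))=0$, we get $d_h\mu\perp\mu$.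
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Property (1) is Proposition~\ref{prop:fomin}. Propositions~\ref{prop:skorohod} and~\ref{prop:singular} give $h\in D_C(\mu)$, $d_h\mu\perp\mu$ and $\|h\|_D=2$. If $\mu$ were Fomin differentiable along $h$, its Fomin derivative would be equal to the Skorohod derivative $d_h\mu$ and absolutely continuous with respect to $\mu$. But $\mu(A)=0$, whereas $d_h\mu(A)=\nu(A)-\nu(A-h)=1$. So $h\notin D(\mu)$, and (2) is proved.

Now $\|g_n\|_D\le1$ by (1), and $g_n\to h/2=g$. Since $D(\mu)$ is a linear space, $g\notin D(\mu)$. So $B_D$ is not closed in $X$ and, $X$ being Hausdorff, not compact. Finally, $\|g\|_D=1$, and for $k\in D(\mu)$ we have $d_k\mu\ll\mu$ and $d_g\mu\perp\mu$, whence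
\[
 \|g-k\|_D=\|d_g\mu-d_k\mu\|=\|d_g\mu\|+\|d_k\mu\|=1+\|k\|_D .
\]
So the distance from $g$ to $D(\mu)$ is $1$. No point of the unit ball of $D_C(\mu)$ is farther away, because $0\in D(\mu)$.
\end{proof}

\begin{remark}
The parameters enter as follows. The condition $3^N\sum_{n>N}\delta_n\to0$ makes the sets $C(x)$ null; $\sum_n\delta_n<\frac12$ separates $W$ from $W+h$; $\delta_nM_n\to\infty$ makes the bound $2+2/(\delta_nM_n)$ for $\|h_n\|_D$ tend to $2=\|h\|_D$, which puts $g$ in the closure of $B_D$ itself and not only of a multiple of it. The resulting growth of the coordinates $Z_n$ is harmless because $e_n$ is small, and this is what \eqref{eq:star} expresses.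
\end{remark}

\section{Which spaces carry such measures}\label{sec:spaces}

\begin{proof}[Proof of Theorem~\ref{thm:spaces}]
\emph{(c)$\Rightarrow$(b)} is immediate.

\emph{(b)$\Rightarrow$(a).} If $D(\mu)$ is finite-dimensional, then $B_D$ is compact in the norm $\|\cdot\|_D$, and since a linear map from a finite-dimensional normed space into $X$ is continuous, $B_D$ is compact in $X$. Hence under (b) the space $D(\mu)$, which is the span of $B_D$, is infinite-dimensional. By (ii) and (iii), the closed unit ball of $D_C(\mu)$ is a compact convex subset of $X$ containing $B_D$; so it is infinite-dimensional.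

\emph{(a)$\Rightarrow$(c).} By Theorem~\ref{thm:main} it suffices to construct a summable biorthogonal system. Let $C$ be an infinite-dimensional compact convex set. Then $K=C-C$ is compact, convex and symmetric, so its span is $E=\bigcup_{c>0}cK$. For $c_0\in C$ we have $C\subset c_0+K$, so $E$ is infinite-dimensional.

We choose $e_n\in E$ and $l_n\in X^*$ inductively. Given biorthogonal $e_i,l_i$ for $i<n$, pick
\[
 0\ne e_n\in E\cap\bigcap_{i<n}\ker l_i,
\]
which is possible since $\dim E=\infty$. By the Hahn--Banach theorem there is $l\in X^*$ with $l(e_n)=1$. Put $l_n=l-\sum_{i<n}l(e_i)l_i$. Then $l_n(e_j)=l(e_j)-l(e_j)=0$ for $j<n$, and $l_n(e_n)=1$ and $l_i(e_n)=0$ for $i<n$ because $e_n\in\ker l_i$. So the extended system is biorthogonal. Replacing $e_n$, $l_n$ by $ce_n$, $c^{-1}l_n$ with a small $c>0$ does not affect this, and we may assume $e_n\in4^{-n}K$.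

It remains to verify \eqref{eq:star}. Let $a\in Q_R$. Then $a_ne_n\in R\,2^{-n}K$ and, $K$ being absolutely convex,
\[
 \sum_{N<n\le N'}a_ne_n\in R\,2^{-N}K,\qquad \sum_{n\le N}a_ne_n\in2RK .
\]
For every continuous seminorm $p$ on $X$, the first inclusion gives
\[
 p\Bigl(\sum_{N<n\le N'}a_ne_n\Bigr)\le R\,2^{-N}\sup_Kp ,
\]
so the partial sums form a Cauchy sequence. By the second inclusion they stay in the compact set $2RK$; hence they have a cluster point, to which they converge. Letting $N'\to\infty$ we obtain the bound $R\,2^{-N}\sup_Kp$ for the remainders, which is uniform on $Q_R$. This is \eqref{eq:star}.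

\emph{Fr\'echet spaces.} In an infinite-dimensional Fr\'echet space choose linearly independent vectors $x_1,x_2,\dots$. By metrizability they can be multiplied by positive numbers so that $x_n\to0$. The set $\{0,x_1,x_2,\dots\}$ is compact, so by completeness its closed absolutely convex hull is compact. This hull is infinite-dimensional, and (a) holds.
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book (source of the question).
\end{thebibliography}
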